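\title{A smooth tight Klein bottle in Euclidean four-space}

\begin{abstract}
We show that the Klein bottle has a $C^\infty$ tight substantial embedding in $E^4$, given by an explicit formula. The starting point is the projected Veronese surface in $E^4$: the maxima of its height functions fill a M\"obius band, and we replace the complementary disc by a second M\"obius band on which no height function has a local extremum. Together with results of Kuiper and of Chern and Lashof this determines the closed surfaces with a smooth tight substantial embedding in $E^4$, and it shows that $E^4$ is the only Euclidean space in which the Klein bottle has a smooth tight substantial immersion. We also classify the tight immersions in the circle-symmetric family that contains the example.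
\end{abstract}

\section{Tight surfaces and the Klein bottle}\label{sec:intro}

Throughout, surfaces are closed and connected, homology has coefficients in $\mathbb Z_2$, and smooth means $C^\infty$. For a surface $M$ let $\beta(M)=\sum_i\operatorname{rank}H_i(M;\mathbb Z_2)$ be the sum of its Betti numbers. Let $f:M\to E^N$ be a continuous map into Euclidean space. For a vector $z\neq0$ the \emph{height function} in direction $z$ is $p\mapsto\langle z,f(p)\rangle$.

The map $f$ is \emph{tight} if for every open half-space $H\subset E^N$ the map $H_*(f^{-1}(H))\to H_*(M)$ induced by the inclusion is injective. For surfaces this is equivalent to the \emph{two-piece property} (TPP): for every open half-space $H$ the preimage $f^{-1}(H)$ is connected, so that every hyperplane cuts the surface into at most two pieces. In terms of height functions, the TPP says that every set $\{g>c\}$, with $g$ a height function and $c\in\mathbb R$, is connected; the empty set counts as connected. The definition applies to continuous, polyhedral and smooth maps alike. Since invertible affine maps of $E^N$ permute the half-spaces,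 they preserve tightness. The map $f$ is \emph{substantial} if its image lies in no hyperplane, that is, if no height function is constant.

For a smooth immersion $f$ the height function in direction $z$ is a Morse function for almost every unit vector $z$. Let $\mu_z$ be its number of critical points. The average $\tau(f)$ of $\mu_z$ over the unit sphere is the \emph{total absolute curvature} of $f$. One always has $\tau(f)\ge\beta(M)$, and $f$ is tight if and only if $\tau(f)=\beta(M)$, that is, if and only if every nondegenerate height function has exactly $\beta(M)$ critical points. To see what this asks for, let a nondegenerate height function have $\mu^0$ minima, $\mu^1$ saddles and $\mu^2$ maxima. Then $\mu^0-\mu^1+\mu^2=\chi(M)$, and $\beta(M)=4-\chi(M)$ because the Betti numbers in degrees $0$ and $2$ equal $1$. Hence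
\[
\mu_z-\beta(M)=2(\mu^0+\mu^2-2).
\]
A smooth immersed surface is therefore tight exactly when every nondegenerate height function has one maximum and one minimum. For the torus and for the Klein bottle $\beta=4$: one maximum, one minimum, two saddles.

For the torus an example in $E^4=\mathbb C^2$ is at hand. On $\{(e^{i\theta},e^{is})\}$ the height function in direction $z=(A,B)$ is $|A|\cos(\theta-\theta_0)+|B|\cos(s-s_0)$ for suitable $\theta_0,s_0$. It is never constant, it is nondegenerate exactly when $AB\ne0$, and then it has four critical points. So the product torus is tight and substantial. For the Klein bottle we quote three results of Kuiper.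
\begin{itemize}
\item[(K1)] The Klein bottle has no tight immersion in $E^3$, not even a continuous one.
\item[(K2)] Every closed surface other than the $2$-sphere and the Klein bottle has a tight smooth substantial embedding in $E^4$.
\item[(K3)] The Klein bottle has a tight polyhedral embedding in $E^4$.
\end{itemize}
These results do not decide the following question, which has been listed in print as one of two important problems that remain open.

\medskip
\noindent\textbf{Question.} \emph{Is there a smooth tight immersion of the Klein bottle in $E^4$?}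
\medskip

The evidence points both ways. By (K2) a negative answer would make the Klein bottle an isolated exception, and by (K3) there is no obstruction at the level of continuous maps. On the other hand, the Klein bottle does fail in $E^3$; smooth tight surfaces are strongly constrained (by a theorem of Kuiper recalled in Section~\ref{sec:surgery}, a substantial one needs $N\le5$, and for $N=5$ it is a Veronese surface); and the most obvious smooth Klein bottles in $E^4$, obtained by twisting a round circle, are not tight (Remark~\ref{rem:circle}).

The answer is yes. Identify $E^4$ with $\mathbb C^2$ and the inner product with $\langle u,v\rangle=\operatorname{Re}(u_1\bar v_1+u_2\bar v_2)$. On the torus $(\mathbb R/2\pi)^2$ with coordinates $(\theta,s)$ let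
\[
\sigma(\theta,s)=(-\theta,s+\pi),\qquad K=(\mathbb R/2\pi)^2/\sigma .
\]
The involution $\sigma$ is free and reverses orientation, so $K$ is a nonorientable surface of Euler characteristic $0$, a Klein bottle. We write $[\theta,s]$ for its points. Let $\omega(v)=e^{-1/v}$ for $v>0$ and $\omega(v)=0$ for $v\le0$, and put
\begin{equation}\label{eq:eta}
\eta(x)=1+x+\int_0^{-\frac12-x}\omega(v)\,dv\qquad(-1\le x\le1).
\end{equation}
Thus $\eta(x)=1+x$ for $x\ge-\frac12$, and $\eta(x)>1+x$ for $x<-\frac12$.

\begin{theorem}\label{thm:main}
The map
\[
f:K\to E^4=\mathbb C^2,\qquad f([\theta,s])=\bigl(\sin\theta\,e^{is},\ \eta(\cos\theta)\,e^{2is}\bigr)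
\]
is a $C^\infty$ tight substantial embedding of the Klein bottle.
\end{theorem}

\begin{corollary}\label{cor:A}
A closed connected surface has a tight smooth substantial embedding in $E^4$ if and only if it is not the $2$-sphere.
\end{corollary}

\begin{corollary}\label{cor:B}
A smooth tight substantial immersion of the Klein bottle in $E^N$ exists if and only if $N=4$.
\end{corollary}

\subsection*{The idea, on one height function}
If $\eta(x)$ is replaced by $1+x$, the formula of Theorem~\ref{thm:main} sends the whole circle $\theta=\pi$ to the origin. The result is a projective plane, the projected Veronese surface $(2wy,2w^2)$ with $w=\cos\frac\theta2\,e^{is}$ and $y=\sin\frac\theta2$. The collapsed circle is the point $w=0$, and $w$ is a local coordinate there. Take $z=(0,1)$. On the projective plane the height function is $2\operatorname{Re}w^2=(1+\cos\theta)\cos2s$. It has a maximum at $[0,0]$, a minimum at $[0,\frac\pi2]$ and a saddle at $w=0$, in accordance with $\beta(\mathbb{RP}^2)=3$. On the Klein bottle the height function is $g=\eta(\cos\theta)\cos2s$, with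
\[
g_s=-2\eta\,\sin2s,\qquad g_\theta=-\eta'\sin\theta\cos2s .
\]
Since $\eta>0$ and $\eta'>0$, the critical points are given by $\sin2s=0$ and $\sin\theta=0$. Up to $\sigma$ there are four of them: the old maximum $[0,0]$, the old minimum $[0,\frac\pi2]$, and the points $[\pi,0]$ and $[\pi,\frac\pi2]$. At these last two, $g_{\theta s}=0$, $g_{\theta\theta}=\pm\eta'(-1)$ and $g_{ss}=\mp4\eta(-1)$, so both are saddles. Opening the point $w=0$ to a circle has split one saddle into two and has created no new extremum.

The proof shows that no new extremum is created for any $z$. Section~\ref{sec:family} computes the Hessians of height functions for surfaces of this symmetric type. Section~\ref{sec:veronese} shows that all maxima of height functions of the Veronese surface lie on the M\"obius band $\cos\theta\ge-\frac13$, so that the complementary disc is free to be changed, and Section~\ref{sec:surgery} changes it. Sections~\ref{sec:class}--\ref{sec:last} show that, among surfaces with the same symmetry, there is no other way to obtain a tight Klein bottle (Theorem~\ref{thm:class}).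

\section{Klein bottles with a circle symmetry}\label{sec:family}

Let $R_s=\operatorname{diag}(e^{is},e^{2is})$, an isometry of $\mathbb C^2$. For a smooth plane curve $\Gamma=(\varphi,\psi)$ with parameter $\theta$ put
\[
f_\Gamma(\theta,s)=R_s(\varphi(\theta),\psi(\theta))=\bigl(\varphi(\theta)e^{is},\ \psi(\theta)e^{2is}\bigr).
\]
The surface is swept out by the \emph{profile curve} $\Gamma\subset\mathbb R^2\subset\mathbb C^2$ under the circle group $\{R_s\}$. We drop the subscript $\Gamma$ in derivatives. The tangent vectors are $f_\theta=R_s(\varphi',\psi')$ and $f_s=R_s(i\varphi,2i\psi)$. A vector with real entries is orthogonal to one with imaginary entries, so $f_\theta\perp f_s$, and $f_\Gamma$ is an immersion exactly where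
\begin{equation}\label{eq:imm}
\Gamma'\neq0\quad\text{and}\quad\Gamma\ne(0,0).
\end{equation}
Since $R_\pi=\operatorname{diag}(-1,1)$, a closed curve with $\varphi$ odd and $\psi$ even has $f_\Gamma\circ\sigma=f_\Gamma$. We call $\Gamma$ \emph{admissible} if it is defined on $\mathbb R/2\pi$, $\varphi$ is odd, $\psi$ is even, and \eqref{eq:imm} holds everywhere. Then $f_\Gamma$ is a smooth immersion of $K$. Parity about $0$ implies the same parity about $\pi$, so
\begin{equation}\label{eq:ends}
\varphi=\psi'=0,\qquad\text{hence by \eqref{eq:imm}}\qquad\psi\neq0,\ \ \varphi'\ne0,\qquad\text{at }\theta=0\text{ and }\theta=\pi .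
\end{equation}
Every point of $K$ has a representative $(\theta,s)$ with $\theta\in[0,\pi]$. It is unique unless $\theta\in\{0,\pi\}$, where $[\theta,s]=[\theta,s+\pi]$.

\begin{lemma}\label{lem:embed}
Let $\Gamma$ be admissible, with $\psi>0$, with $\varphi>0$ on $(0,\pi)$, and with $\Gamma|_{[0,\pi]}$ injective. Then $f_\Gamma:K\to E^4$ is an embedding.
\end{lemma}

\begin{proof}
An injective immersion of a compact manifold is an embedding, so it suffices to prove injectivity. Let $f_\Gamma([\theta,s])=f_\Gamma([\theta',s'])$ with $\theta,\theta'\in[0,\pi]$. The moduli of the two components give $\Gamma(\theta)=\Gamma(\theta')$, so $\theta=\theta'$. The second components give $e^{2is}=e^{2is'}$, so $s'=s$ or $s'=s+\pi$. In the second case the first components give $\varphi(\theta)=-\varphi(\theta)$, so $\theta\in\{0,\pi\}$ and the two points of $K$ coincide.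
\end{proof}

\subsection*{Hessians of height functions}
The following computation is local. It needs only \eqref{eq:imm} at the point considered, and neither parity nor periodicity. The normal plane of $f_\Gamma$ at $(\theta,s)$ is spanned by the nonzero orthogonal vectors
\[
n_1=R_s(\psi',-\varphi'),\qquad n_2=R_s(2i\psi,-i\varphi).
\]
The height function $g=\langle z,f_\Gamma\rangle$ is critical at $(\theta,s)$ if and only if $z$ is normal there, $z=\alpha_1n_1+\alpha_2n_2$. Define
\[
\kappa=\varphi''\psi'-\psi''\varphi',\qquad L=4\psi\varphi'-\varphi\psi',\qquad W=\psi\varphi'-\varphi\psi'.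
\]
Here $\kappa>0$ means that $\Gamma$ turns clockwise, and where $\psi\ne0$
\begin{equation}\label{eq:quartic}
(\varphi^4/\psi)'=\varphi^3L/\psi^2 ,
\end{equation}
so $L$ records how $\Gamma$ crosses the quartics $\psi=C\varphi^4$. For admissible $\Gamma$ the functions $\kappa$, $L$, $W$ are even. The higher derivatives of $f_\Gamma$ are
\[
f_{\theta\theta}=R_s(\varphi'',\psi''),\quad f_{ss}=R_s(-\varphi,-4\psi),\quad f_{\theta s}=R_s(i\varphi',2i\psi'),\quad f_{sss}=R_s(-i\varphi,-8i\psi).
\]
The first two are images under $R_s$ of real vectors and are orthogonal to $n_2$; the last two are images of imaginary vectors and are orthogonal to $n_1$. The remaining products are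
\[
\langle f_{\theta\theta},n_1\rangle=\kappa,\quad\langle f_{ss},n_1\rangle=L,\quad\langle f_{\theta s},n_2\rangle=2W,\quad\langle f_{sss},n_2\rangle=-2\varphi\psi+8\varphi\psi=6\varphi\psi .
\]
Hence at the critical point the Hessian of $g$ in the coordinates $(\theta,s)$ is
\begin{equation}\label{eq:hess}
\begin{pmatrix}\alpha_1\kappa&2\alpha_2W\\ 2\alpha_2W&\alpha_1L\end{pmatrix},\qquad\text{with determinant }\ \alpha_1^2\kappa L-4\alpha_2^2W^2 .
\end{equation}
Where $\kappa L>0$, one of the directions $z=\pm n_1$ has a strict local maximum. Where $\kappa L<0$ there are no extrema at all; we state this for the signs that occur below.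

\begin{lemma}\label{lem:noext}
Suppose that $\Gamma'\neq0$, $\psi>0$ and $\kappa>0>L$ at $\theta$. Then no height function of $f_\Gamma$ has a local maximum or minimum at a point $(\theta,s)$.
\end{lemma}

\begin{proof}
A local extremum is a critical point, so let $z=\alpha_1n_1+\alpha_2n_2\ne0$. If $\alpha_1\neq0$, or if $\alpha_1=0$ and $W\ne0$, the determinant in \eqref{eq:hess} is negative and the point is a saddle. It remains to treat $\alpha_1=0$, $W=0$, where the Hessian vanishes and the third order decides. In this case $\varphi\neq0$: otherwise $0=W=\psi\varphi'$ would give $\varphi'=0$ and then $L=0$. Along the $s$-line through the point, $g_s=g_{ss}=0$ and $g_{sss}=6\alpha_2\varphi\psi\ne0$, so $g$ takes both larger and smaller values arbitrarily near the point.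
\end{proof}

\section{Where the Veronese surface has its maxima}\label{sec:veronese}

We need a surface whose height functions are understood globally. Let $S^2=\{(w,y)\in\mathbb C\times\mathbb R:|w|^2+y^2=1\}$ and
\[
V:S^2\to\mathbb C^2,\qquad V(w,y)=(2wy,\,2w^2).
\]
The map $V$ is even, so it is defined on $\mathbb{RP}^2=S^2/\pm$. For $z=(A,B)\neq0$ the height function
\[
q_z=\langle z,V\rangle=2\operatorname{Re}(\bar Aw)\,y+2\operatorname{Re}(\bar Bw^2)
\]
is the restriction to $S^2$ of a quadratic form on $\mathbb R^3$, also written $q_z$. With $w=w_1+iw_2$ it is a nontrivial combination of $w_1y$, $w_2y$, $w_1^2-w_2^2$ and $w_1w_2$, so it is nonzero and has trace $0$. (The traceless forms on $\mathbb R^3$ form a space of dimension five. All of them occur for the Veronese surface in $E^5$, and $V$ is a projection of it.) Let $\lambda_z$ be the largest eigenvalue of $q_z$ and let $P_z\subset\mathbb{RP}^2$ be the set where $q_z$ attains its maximum $\lambda_z$.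

\begin{lemma}\label{lem:quad}
Let $z\neq0$. Then $\lambda_z>0$; the set $P_z$ is a point or a projective line, hence connected; every local maximum of $q_z$ on $\mathbb{RP}^2$ lies in $P_z$; and $q_z$ is not constant on any nonempty open subset of $\mathbb{RP}^2$.
\end{lemma}

\begin{proof}
The eigenvalues have sum $0$ and are not all $0$. So $\lambda_z>0$, the eigenvalues are not all equal, and the eigenspace of $\lambda_z$ has dimension $1$ or $2$; $P_z$ is its projectivization. By the Lagrange multiplier rule a local maximum $v\in S^2$ is a unit eigenvector. If its eigenvalue were $\mu<\lambda_z$, take a unit eigenvector $v'\perp v$ for $\lambda_z$; then $q_z(\cos t\,v+\sin t\,v')=\mu\cos^2t+\lambda_z\sin^2t>\mu$ for small $t\ne0$, a contradiction. Finally, if $q_z=c$ on a nonempty open subset of $S^2$, then the polynomial $q_z(v)-c|v|^2$ vanishes on the cone over that subset, an open subset of $\mathbb R^3$, and hence identically. The trace gives $c=0$, so $q_z=0$, which is false.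
\end{proof}

To place $V$ in the family of Section~\ref{sec:family}, let $\Psi(\theta,s)=(\cos\frac\theta2\,e^{is},\sin\frac\theta2)$. This is a diffeomorphism of $(-\pi,\pi)\times\mathbb R/2\pi$ onto $S^2\setminus\{w=0\}$, with $\Psi\circ\sigma=-\Psi$ and
\begin{equation}\label{eq:VPsi}
V\circ\Psi(\theta,s)=\bigl(\sin\theta\,e^{is},\,(1+\cos\theta)e^{2is}\bigr).
\end{equation}
So $V$ has the profile curve $\Gamma_0=(\sin\theta,1+\cos\theta)$, a circle through the origin. It fails to be admissible only at $\theta=\pi$. The map $\Psi$ induces a diffeomorphism from $\{[\theta,s]\in K:\cos\theta>-1\}$ onto $\mathbb{RP}^2$ minus the point $w=0$, and we identify these two sets. We write $x=\cos\theta$; on $\mathbb{RP}^2$ this is the function $1-2y^2$. For $\Gamma_0$ we compute $\kappa=\sin^2\theta+\cos^2\theta$, $L=4(1+x)x+1-x^2$ and $W=(1+x)x+1-x^2$, that is,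
\begin{equation}\label{eq:circle}
\kappa=1,\qquad L=(1+x)(1+3x),\qquad W=1+x .
\end{equation}
The sign of $L$ changes at $x=-\frac13$. Put
\[
t_1=\arccos(-\tfrac13)\in(\tfrac\pi2,\pi),\qquad u_1=\sin t_1=\tfrac{\sqrt8}3,\qquad B=\{x\ge-\tfrac13\}.
\]
We regard $B$ as a subset both of $K$ and of $\mathbb{RP}^2$. It is a M\"obius band around the circle $\theta=0$. Its complement in $\mathbb{RP}^2$ is the disc $y^2>\frac23$; its complement in $K$ is an open M\"obius band around the circle $\theta=\pi$.

The value $-\frac13$ has a meaning in terms of eigenvalues, which one sees on the real directions $z$.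

\begin{example}\label{ex:eigen}
For $t\in[0,\pi)$ let $z_t=(\sin t,\cos t)$; this is $-n_1$ for $\Gamma_0$ at $(t,0)$. Then
\[
q_{z_t}=2\cos t\,w_1^2+2\sin t\,w_1y-2\cos t\,w_2^2 .
\]
On the $(w_1,y)$-plane the matrix of the form has rows $(2\cos t,\sin t)$ and $(\sin t,0)$, trace $2\cos t$ and determinant $-\sin^2t$, so its eigenvalues are $\cos t\pm1$. The vector $\Psi(t,0)=(\cos\frac t2,\sin\frac t2)$ belongs to $1+\cos t$, because
\[
2\cos t\cos\tfrac t2+\sin t\sin\tfrac t2=(1+\cos t)\cos\tfrac t2,\qquad\sin t\cos\tfrac t2=(1+\cos t)\sin\tfrac t2 .
\]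
The $w_2$-axis belongs to the eigenvalue $-2\cos t$. So $\Psi(t,0)$ is a maximum of $q_{z_t}$ if and only if $1+\cos t\ge-2\cos t$, that is, $\cos t\ge-\frac13$. At $t=t_1$ the two eigenvalues meet. For $z=3z_{t_1}=(\sqrt8,-1)$ the eigenvalue $\lambda_z=2$ is double, and since $\tan\frac{t_1}2=\sqrt2$ its eigenplane is $y=\sqrt2\,w_1$. Thus $P_z$ is the projective line $\tan\frac\theta2=\sqrt2\cos s$. It crosses the core $\theta=0$ of $B$ at $[0,\frac\pi2]=[0,-\frac\pi2]$ and touches the boundary of $B$ at $[t_1,0]$. This line reappears in Section~\ref{sec:nec}, where it accounts for the rigidity of tight surfaces $f_\Gamma$.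
\end{example}

\begin{lemma}\label{lem:band}
\textup{(a)} $P_z\subset B$ for every $z\ne0$. \textup{(b)} If $0\le t\le t_1$ and $z$ is a positive multiple of $R_sz_t$, then $[t,s]\in P_z$.
\end{lemma}

\begin{proof}
(a) At $w=0$ we have $q_z=0<\lambda_z$. For $-1<x<-\frac13$, \eqref{eq:circle} gives $\kappa>0>L$, and $\psi=1+x>0$, so Lemma~\ref{lem:noext} applied to $\Gamma_0$ excludes a maximum. (b) For $s=0$ this is Example~\ref{ex:eigen}. The general case follows from $V(e^{is}w,y)=R_sV(w,y)$, which gives $q_{R_sz}(e^{is}w,y)=q_z(w,y)$.
\end{proof}

Thus $B$ is exactly the union of the sets $P_z$. The disc outside $B$ carries no maximum of any height function, and we may hope to change it.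

\section{Replacing the disc by a M\"obius band}\label{sec:surgery}

The TPP is a global condition, while Lemma~\ref{lem:noext} is local. The link is that every component of $\{g>c\}$ contains a local maximum of $g$.

\begin{lemma}\label{lem:tpp}
Let $g$ be a continuous function on a surface $M$, and let $P\subset M$ be a connected set on which $g$ is constant and which contains every local maximum of $g$. Then $\{g>c\}$ is connected for every $c$.
\end{lemma}

\begin{proof}
Let $U$ be a component of the open set $\{g>c\}$. It is open, because $M$ is locally connected, and it is closed in $\{g>c\}$. The maximum of $g$ on the compact set $\overline U$ is attained at a point $p$ with $g(p)>c$, so $p\in\overline U\cap\{g>c\}=U$. As $U$ is open, $p$ is a local maximum of $g$, so $p\in P$. Since $g=g(p)>c$ on $P$ and $P$ is connected, $P\subset U$. Every component contains $P$, so there is at most one.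
\end{proof}

It suffices, then, to keep the Veronese surface on $B$ and to choose the rest of the profile curve so that it avoids the origin and satisfies the hypotheses of Lemma~\ref{lem:noext}; see Figure~\ref{fig:profile}.

\begin{figure}[ht]
\centering
\begin{tikzpicture}[scale=2]
\draw[->] (-1.5,0)--(1.5,0) node[right]{$\varphi$};
\draw[->] (0,-0.15)--(0,2.3) node[above]{$\psi$};
\draw[thick,domain=-109.47:109.47,samples=60] plot ({sin(\x)},{1+cos(\x)});
\draw[dashed,domain=109.47:250.53,samples=40] plot ({sin(\x)},{1+cos(\x)});
\draw[dotted,domain=-1.12:1.12,samples=50] plot (\x,{0.84375*\x*\x*\x*\x});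
\draw[thick] (0.943,0.667) .. controls (0.81,0.29) and (0.45,0.25) .. (0,0.25)
  .. controls (-0.45,0.25) and (-0.81,0.29) .. (-0.943,0.667);
\fill (0.943,0.667) circle (0.03) node[right]{$\ (u_1,\frac23)$};
\fill (-0.943,0.667) circle (0.03);
\fill (0,2) circle (0.03) node[above right]{$\theta=0$};
\fill (0,0.25) circle (0.03) node[above right]{$\theta=\pi$};
\end{tikzpicture}
\caption{Profile curve $(\varphi,\psi)$ of a tight Klein bottle $(\varphi e^{is},\psi e^{2is})$, drawn schematically (solid). Above the points $(\pm u_1,\frac23)$, $u_1=\sqrt8/3$, it is the circle $\varphi^2+\psi^2=2\psi$, the profile of the Veronese surface. The lower arc of the circle (dashed), which passes through the origin, is replaced by a convex arc that avoids it. At the two junctions the circle is tangent to a quartic $\psi=C\varphi^4$ (dotted).}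
\label{fig:profile}
\end{figure}

\begin{proposition}\label{prop:glue}
Let $\Gamma$ be admissible with $\psi>0$. Suppose that $\Gamma(\theta)=(\sin\theta,1+\cos\theta)$ where $\cos\theta\ge-\frac13$, and that $\kappa>0>L$ where $\cos\theta<-\frac13$. Then $f_\Gamma:K\to E^4$ is tight and substantial.
\end{proposition}

\begin{proof}
Fix $z\neq0$ and let $g=\langle z,f_\Gamma\rangle$. By \eqref{eq:VPsi}, $g=q_z$ on $B$. By Lemma~\ref{lem:band}(a), $P_z$ is a subset of $B\subset K$; it is connected by Lemma~\ref{lem:quad}, and $g=\lambda_z$ on it. We show that every local maximum $p$ of $g$ on $K$ lies in $P_z$. Then Lemma~\ref{lem:tpp} gives the TPP.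

The point $p$ cannot lie outside $B$, by Lemma~\ref{lem:noext}. If $p$ lies in the interior of $B$, which is open in $\mathbb{RP}^2$ as well as in $K$, then $p$ is a local maximum of $q_z$, and $p\in P_z$ by Lemma~\ref{lem:quad}. There remains the boundary, $p=[t_1,s]$, where $g$ agrees with $q_z$ only on one side of $p$. Since $\Gamma$ is smooth, its derivatives at $t_1$ are those of $\Gamma_0$, so $\kappa=1$, $L=0$, $W=\frac23$ by \eqref{eq:circle}, and $n_1=-R_sz_{t_1}$. The Hessian \eqref{eq:hess} at a local maximum is negative semidefinite. Its determinant $-4\alpha_2^2W^2$ must be nonnegative, so $\alpha_2=0$; its first entry gives $\alpha_1\le0$; and $\alpha_1\ne0$ because $z\ne0$. So $z$ is a positive multiple of $R_sz_{t_1}$, and $p\in P_z$ by Lemma~\ref{lem:band}(b).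

The map is substantial because $g=q_z$ is not constant on the interior of $B$, by Lemma~\ref{lem:quad}.
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:main}]
Here $\Gamma=(\sin\theta,\eta(\cos\theta))$. The function $\omega$ is smooth and nondecreasing, with $0\le\omega<1$. So $\eta$ in \eqref{eq:eta} is smooth, with $\eta'(x)=1-\omega(-\frac12-x)$ and $\eta''(x)=\omega'(-\frac12-x)$, and on $[-1,1]$
\begin{equation}\label{eq:etaprop}
0<\eta'\le1,\qquad\eta''\ge0,\qquad\eta\ge1+x,\qquad\eta(-1)>0 .
\end{equation}
In particular $\psi=\eta(\cos\theta)>0$. The derivative $\Gamma'=(\cos\theta,-\eta'\sin\theta)$ does not vanish, since $\eta'>0$, so $\Gamma$ is admissible. For the same reason $\psi$ is strictly decreasing on $[0,\pi]$, and $f$ is an embedding by Lemma~\ref{lem:embed}.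

The curve agrees with $\Gamma_0$ for $x\ge-\frac12$, so it remains to check the signs in Proposition~\ref{prop:glue}. From $\varphi'=x$, $\varphi''=-\sin\theta$, $\psi'=-\eta'\sin\theta$ and $\psi''=(1-x^2)\eta''-x\eta'$ we get
\[
\kappa=\eta'-x(1-x^2)\eta'',\qquad L=4x\eta+(1-x^2)\eta' .
\]
Let $-1\le x<-\frac13$. Then $\kappa\ge\eta'>0$, since $x<0$ and $\eta''\ge0$. For $x>-1$ the bounds $\eta\ge1+x$ and $\eta'\le1$ give
\[
L\le4x(1+x)+(1-x^2)=(1+x)(1+3x)<0,
\]
and at $x=-1$ we have $L=-4\eta(-1)<0$. By Proposition~\ref{prop:glue}, $f$ is tight and substantial.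
\end{proof}

Only \eqref{eq:etaprop} and $\eta=1+x$ on $[-\frac13,1]$ were used. The condition $\eta(-1)>0$ opens the point $w=0$ to a circle, convexity of $\eta$ keeps $\kappa$ positive, and the comparisons $\eta\ge1+x$, $\eta'\le1$ can only lower $L$ where $x<0$.

\begin{remark}
For admissible $\Gamma$ the normal field $n_1$ is $\sigma$-invariant, since $\psi'$ is odd, $\varphi'$ is even and $R_\pi=\operatorname{diag}(-1,1)$, and it has no zeros. So the embedding of Theorem~\ref{thm:main} has a nowhere vanishing normal field, that is, normal Euler number $0$.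
\end{remark}

\begin{proof}[Proof of Corollary~\ref{cor:A}]
For surfaces other than the sphere and the Klein bottle this is (K2), and for the Klein bottle it is Theorem~\ref{thm:main}. A smooth tight $S^2$ has $\tau=\beta(S^2)=2$, and by the theorem of Chern and Lashof \cite{CL} it then lies in a $3$-dimensional affine subspace. So it is not substantial in $E^4$.
\end{proof}

\begin{proof}[Proof of Corollary~\ref{cor:B}]
A surface has no immersion in $E^N$ with $N\le1$, and an immersion in $E^2$ would be a local diffeomorphism whose image is open, compact and nonempty, which is impossible. The case $N=3$ is excluded by (K1). A theorem of Kuiper \cite{Ku} (see also \cite[Ch.~1]{CR}) says that a smooth tight substantial immersion of a closed surface in $E^N$ has $N\le5$, and that for $N=5$ the surface is a Veronese surface, hence $\mathbb{RP}^2$. The case $N=4$ is Theorem~\ref{thm:main}.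
\end{proof}

\section{The tight members of the family}\label{sec:class}

How much of the construction is forced? To answer this we first list the changes of an admissible curve that give another admissible curve and replace $f_\Gamma$ by its composition with a diffeomorphism of $K$ and an invertible linear map of $E^4$. They do not affect whether $f_\Gamma$ is tight or an embedding. We call them \emph{normalizations}.
\begin{itemize}
\item[(N1)] $\Gamma\mapsto\Gamma\circ h$, where $h$ is a diffeomorphism of $\mathbb R/2\pi$ that commutes with $\theta\mapsto-\theta$. Examples are $\theta\mapsto-\theta$, which replaces $\varphi$ by $-\varphi$, and $\theta\mapsto\theta+\pi$.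
\item[(N2)] $(\varphi,\psi)\mapsto(\lambda\varphi,\mu\psi)$ with $\lambda,\mu>0$.
\item[(N3)] $(\varphi,\psi)\mapsto(\varphi,-\psi)$; here $f_{(\varphi,\psi)}(\theta,s+\frac\pi2)=\operatorname{diag}(i,1)f_{(\varphi,-\psi)}(\theta,s)$.
\end{itemize}

\begin{theorem}\label{thm:class}
Let $\Gamma$ be admissible.
\begin{itemize}
\item[\textup{(a)}] The immersion $f_\Gamma:K\to E^4$ is tight if and only if, after normalization,
\begin{equation}\label{eq:normal}
\varphi(\theta)=\sin\theta,\qquad\psi(\theta)=\begin{cases}1+\cos\theta&\text{if }\cos\theta\ge-\frac13,\\ Y(\sin\theta)&\text{if }\cos\theta\le-\frac13,\end{cases}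
\end{equation}
where $Y$ is a smooth even function on $[-u_1,u_1]$ such that on $[0,u_1]$
\begin{equation}\label{eq:Y}
Y>0,\qquad Y''\ge0,\qquad uY'\le4Y .
\end{equation}
\item[\textup{(b)}] If $f_\Gamma$ is tight, it is an embedding.
\item[\textup{(c)}] If $f_\Gamma$ is tight, $\Gamma$ is not real-analytic.
\item[\textup{(d)}] On the curves \eqref{eq:normal}, \eqref{eq:Y} the number $\min\psi/\max\psi$ takes exactly the values in the open interval $(0,\frac13)$.
\end{itemize}
\end{theorem}

In words: $\Gamma|_{[0,\pi]}$ runs along the circle from $(0,2)$ to $(u_1,\frac23)$ and then along the graph of $Y$ from $u=u_1$ to $u=0$. Since $\Gamma$ is smooth, all derivatives of $Y$ at $u_1$ agree with those of the lower arc of the circle,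
\[
Y_0(u)=1-\sqrt{1-u^2}.
\]
The conditions \eqref{eq:Y} are the signs of Lemma~\ref{lem:noext} with equality allowed. Indeed, where $\psi=Y(\varphi)$ we have $\psi'=Y'\varphi'$ and $\psi''=Y''\varphi'^2+Y'\varphi''$, so
\begin{equation}\label{eq:graph}
\kappa=-Y''\varphi'^3,\qquad L=\varphi'\,(4Y-\varphi Y').
\end{equation}
If $\varphi'<0$, then $\kappa\ge0$ is equivalent to $Y''\ge0$, and $L\le0$ to $uY'\le4Y$.

In this section we prove that curves of the form \eqref{eq:normal}, \eqref{eq:Y} give tight embeddings. With weak inequalities Lemma~\ref{lem:noext} does not apply, so we approximate.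

\begin{lemma}\label{lem:limit}
A uniform limit $f$ of tight maps $f_n:M\to E^N$ is tight.
\end{lemma}

\begin{proof}
Let $g=\langle z,f\rangle$, $g_n=\langle z,f_n\rangle$, and let $p,p'\in\{g>c\}$. Choose $\varepsilon>0$ with $g(p),g(p')>c+2\varepsilon$, and $n$ with $|g_n-g|<\varepsilon$ everywhere. Then $p$ and $p'$ lie in the connected set $\{g_n>c+\varepsilon\}$, which is contained in $\{g>c\}$. So any two points of $\{g>c\}$ lie in one component.
\end{proof}

\begin{proof}[Proof of sufficiency in Theorem~\ref{thm:class}\textup{(a)}]
Let $\Gamma=(\sin\theta,\psi)$ satisfy \eqref{eq:normal} and \eqref{eq:Y}. On $[t_1,\pi]$ we have $\varphi'=\cos\theta<0$, so \eqref{eq:graph} gives $\kappa\ge0\ge L$, and by evenness this holds wherever $\cos\theta<-\frac13$. Let $\psi_*=\eta(\cos\theta)$ be the function of Theorem~\ref{thm:main}, for which $\kappa_*>0>L_*$ on the same set, and put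
\[
\Gamma_\varepsilon=\bigl(\sin\theta,\ (1-\varepsilon)\psi+\varepsilon\psi_*\bigr),\qquad0<\varepsilon<1 .
\]
The second component is even and positive, and $\Gamma_\varepsilon=\Gamma_0$ where $\cos\theta\ge-\frac13$. Elsewhere the first component has nonzero derivative, so $\Gamma_\varepsilon$ is admissible. For fixed $\varphi$ the expressions $\kappa$ and $L$ are linear in $\psi$, so $\kappa_\varepsilon=(1-\varepsilon)\kappa+\varepsilon\kappa_*>0$ and $L_\varepsilon=(1-\varepsilon)L+\varepsilon L_*<0$ where $\cos\theta<-\frac13$. By Proposition~\ref{prop:glue} each $f_{\Gamma_\varepsilon}$ is tight, and $f_{\Gamma_\varepsilon}\to f_\Gamma$ uniformly as $\varepsilon\to0$. Lemma~\ref{lem:limit} finishes the proof.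
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:class}\textup{(b)}, given \textup{(a)}]
We may assume \eqref{eq:normal} and \eqref{eq:Y}. Since $Y'(0)=0$ and $Y''\ge0$, we have $Y'\ge0$ on $[0,u_1]$, so $\psi$ is nonincreasing on all of $[0,\pi]$. If $\theta<\theta'$ in $[0,\pi]$ have $\sin\theta=\sin\theta'$, then $\theta<\frac\pi2<\theta'$ and $\psi(\theta)=1+\cos\theta>1=\psi(\frac\pi2)\ge\psi(\theta')$. So $\Gamma|_{[0,\pi]}$ is injective, and Lemma~\ref{lem:embed} applies.
\end{proof}

\section{Tightness forces the Veronese band}\label{sec:nec}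

Let $\Gamma$ be admissible and $f_\Gamma$ tight. We prove that $\Gamma$ can be normalized to \eqref{eq:normal}, \eqref{eq:Y}. Only height functions with real $z=(a,b)\ne0$ are needed,
\[
g=a\varphi\cos s+b\psi\cos2s .
\]
To turn the TPP into a condition on functions of $\theta$ alone, we maximize over the circles $\theta=\text{const}$ and put $m(\theta)=\max_sg(\theta,s)$ for $\theta\in[0,\pi]$. A function $m$ on an interval is \emph{quasi-concave} if $m(\theta)\ge\min(m(\theta'),m(\theta''))$ whenever $\theta'\le\theta\le\theta''$; this holds if every set $\{m>c\}$ is an interval.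

\begin{lemma}\label{lem:T}
Let $f_\Gamma$ be tight.
\begin{itemize}
\item[\textup{(T1)}] The set where a height function attains its maximum is connected.
\item[\textup{(T2)}] A strict local maximum of a height function is a global maximum.
\item[\textup{(T3)}] For real $z=(a,b)$ the function $m$ is quasi-concave on $[0,\pi]$.
\end{itemize}
\end{lemma}

\begin{proof}
(T1) Let $c_0=\max g$. The sets $\overline{\{g>c\}}$, $c<c_0$, are compact, connected and nested, and a nested intersection of compact connected sets is connected. The intersection contains $\{g=c_0\}$ and lies in $\bigcap_{c<c_0}\{g\ge c\}=\{g=c_0\}$.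

(T2) Let $D$ be a closed disc around $p$ with $g<g(p)$ on $D\setminus\{p\}$, and choose $c$ with $\max_{\partial D}g<c<g(p)$. The connected set $\{g>c\}$ contains $p$ and misses $\partial D$, so it lies in $D$. Hence $g\le g(p)$ everywhere.

(T3) The map $K\to[0,\pi]$, $[\theta,s]\mapsto|\theta|$ for $\theta\in[-\pi,\pi]$, is well defined and continuous, and its fiber over $\theta$ is $\{[\theta,s]:s\in\mathbb R/2\pi\}$. So $\{m>c\}$ is the image of the connected set $\{g>c\}$, an interval.
\end{proof}

\subsection*{Step 1: signs}
We claim that, using (N3) and the maps $\theta\mapsto-\theta$, $\theta\mapsto\theta+\pi$, we can arrange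
\begin{equation}\label{eq:signs}
\psi>0,\qquad\psi'\le0\ \text{ on }[0,\pi],\qquad\varphi>0\ \text{ on }(0,\pi),\qquad\varphi'(0)>0>\varphi'(\pi).
\end{equation}
For $z=(0,1)$ we have $m=|\psi|$, so (T3) and \eqref{eq:ends} give $|\psi|\ge\min(|\psi(0)|,|\psi(\pi)|)>0$. Thus $\psi$ has no zero, and by (N3) we may take $\psi>0$. For $z=(1,0)$ we have $m=|\varphi|$. By \eqref{eq:ends}, $\varphi\neq0$ at all points of $(0,\pi)$ close to $0$ or to $\pi$, so (T3) gives $\varphi\ne0$ on $(0,\pi)$.

Let $S=\{\psi=\max\psi\}\subset\mathbb R/2\pi$, a set symmetric under $\theta\mapsto-\theta$. The function $\psi\cos2s$ is maximal where $\theta\in S$ and $s\in\{0,\pi\}$; since $[\theta,\pi]=[-\theta,0]$, its maximum set is $\{[\theta,0]:\theta\in S\}$. The map $\theta\mapsto[\theta,0]$ is a continuous injection of the circle into $K$, hence a homeomorphism onto its image, so $S$ is connected by (T1). A symmetric set that misses $0$ and $\pi$ meets both of the remaining open arcs and is disconnected, so $S$ contains $0$ or $\pi$. After a shift by $\pi$ we have $0\in S$, and after a reflection $\varphi>0$ on $(0,\pi)$,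 which gives the signs of $\varphi'$ at the ends. Finally, for $0\le\theta\le\theta''\le\pi$ quasi-concavity gives $\psi(\theta)\ge\min(\psi(0),\psi(\theta''))=\psi(\theta'')$, so $\psi'\le0$.

\subsection*{Step 2: a first integral where $L>0$}
Let $J=\{\theta\in(0,\pi):L>0\}$. We want to show that $\Gamma$ is an arc of an ellipse on $J$, which is a differential equation and not an inequality. It comes from directions like $z=(\sqrt8,-1)$ in Example~\ref{ex:eigen}. When $b<0$, the maximum of $g$ on a circle $\theta=\text{const}$ can be attained at two points $\pm s$. Then $m$ has no interior dip, by (T3), and no peak either, because a peak would produce a maximum set in two mirror-image pieces. On an interval where neither occurs, $m$ is constant for the right choice of $z$.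

For a constant $\rho>0$ take $z=(\sqrt{8\rho},-1)$. With $\xi=\cos s$ and $r=\varphi/\psi$,
\[
g=\psi+\sqrt{8\rho}\,\varphi\,\xi-2\psi\,\xi^2=\psi+\rho\frac{\varphi^2}\psi-2\psi\Bigl(\xi-\sqrt{\rho/2}\;r\Bigr)^2 .
\]
Put $G=\varphi^2/\psi$ and $F_\rho=\psi+\rho G$. At a point $\theta\in(0,\pi)$ with $\rho r^2<2$,
\begin{equation}\label{eq:m}
m=F_\rho,\ \text{ attained exactly where }\ \cos s=\sqrt{\rho/2}\;r\in(0,1).
\end{equation}
For $\Gamma_0$ one has $F_1=(\psi^2+\varphi^2)/\psi=2$. In general we ask, at each $\theta\in J$, for the value of $\rho$ that makes $F_\rho$ critical at $\theta$. We have $G'=\varphi\,(2\psi\varphi'-\varphi\psi')/\psi^2$, and $G'>0$ on $J$. If $\varphi'>0$ this follows from $-\varphi\psi'\ge0$; if $\varphi'\le0$, then $L>0$ gives $-\varphi\psi'>-4\psi\varphi'\ge-2\psi\varphi'$. So we can define the smooth function $\varrho=-\psi'/G'\ge0$ on $J$, and for every constant $\rho$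
\begin{equation}\label{eq:Fprime}
F_\rho'=G'\,(\rho-\varrho)\quad\text{on }J .
\end{equation}
Moreover
\begin{equation}\label{eq:less2}
\varrho\,r^2=\frac{-\varphi\psi'}{2\psi\varphi'-\varphi\psi'}<2\quad\text{on }J,
\end{equation}
because, after multiplication by the positive denominator, the inequality reads $0<4\psi\varphi'-\varphi\psi'=L$. This is where $L>0$ is used: it makes \eqref{eq:m} available for $\rho$ near $\varrho(\theta)$.

\begin{lemma}\label{lem:rho}
The function $\varrho$ is constant on each component $I$ of $J$.
\end{lemma}

\begin{proof}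
Otherwise $\varrho$ is not locally constant, so some $\hat\theta\in I$ has no neighborhood on which $\varrho$ is constant. By \eqref{eq:less2} and continuity there is an open interval $N\ni\hat\theta$ in $I$ with $\sup_N\varrho\cdot\sup_Nr^2<2$. Choose $\theta'<\theta''$ in $N$ with $\varrho(\theta')\ne\varrho(\theta'')$, and a constant $\rho$ strictly between these values. Then $\rho>0$ and $\rho r^2<2$ on $N$, so \eqref{eq:m} holds on $N$ for $z=(\sqrt{8\rho},-1)$, and $m'=G'(\rho-\varrho)$ there.

Suppose $\varrho(\theta')>\varrho(\theta'')$. Then $m'(\theta')<0<m'(\theta'')$, so the minimum of $m$ on $[\theta',\theta'']$ is smaller than both $m(\theta')$ and $m(\theta'')$. This contradicts (T3).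

Suppose $\varrho(\theta')<\varrho(\theta'')$. Then $m'(\theta')>0>m'(\theta'')$, so the maximum $c_0$ of $m$ on $[\theta',\theta'']$ exceeds both end values and is attained at an interior point $\theta^*$. If some $\theta<\theta'$ had $m(\theta)\ge c_0$, (T3) would give $m(\theta')\ge\min(m(\theta),m(\theta^*))=c_0$; the same argument with $\theta''$ excludes $\theta>\theta''$. So the set $T$ where $m$ attains its maximum over $[0,\pi]$ lies in $(\theta',\theta'')$. By \eqref{eq:m} the maximum set of $g$ consists of the points $[\theta,s]$ with $\theta\in T$ and $\cos s=\sqrt{\rho/2}\;r(\theta)\in(0,1)$. The function $\varphi\sin s$, the imaginary part of the first component of $f_\Gamma$, is continuous on $K$, has no zero on this set, and takes both signs on it. So the set is disconnected, which contradicts (T1).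
\end{proof}

\begin{remark}\label{rem:circle}
The simplest way to move the circle $\Gamma_0$ off the origin is to translate it: $\Gamma=(\sin\theta,d+\cos\theta)$ with $d>1$. This curve is admissible, satisfies \eqref{eq:signs}, and gives an embedded Klein bottle by Lemma~\ref{lem:embed}. Here $2\psi\varphi'-\varphi\psi'=1+2dx+x^2$, so
\[
\varrho=\frac{(d+x)^2}{1+2dx+x^2}=1+\frac{d^2-1}{1+2dx+x^2},
\]
which is not constant near $\theta=0$, where $L>0$. These surfaces are not tight.
\end{remark}

\subsection*{Step 3: the circular arc}
By \eqref{eq:signs}, $L(0)=4\psi(0)\varphi'(0)>0$ and $L(\pi)=4\psi(\pi)\varphi'(\pi)<0$. So one component of $J$ has the form $I_0=(0,\theta_1)$ with $\theta_1<\pi$ and $L(\theta_1)=0$, and any other component is an interval $(\theta_2,\theta_3)$ with $0<\theta_2<\theta_3<\pi$ and $L(\theta_2)=L(\theta_3)=0$.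

Let $I$ be a component and $\rho$ the value of $\varrho$ on it. Then $\rho>0$. Otherwise $\psi'=0$ on $\overline I$, and at the right endpoint $0=L=4\psi\varphi'$ would give $\Gamma'=0$. By \eqref{eq:Fprime}, $F_\rho$ is a constant $k>0$ on $\overline I$, that is, $\psi^2+\rho\varphi^2=k\psi$. Put $t=2\arctan(\sqrt\rho\,r)\in[0,\pi)$, a smooth function of $\theta$. Then $\psi\,(1+\tan^2\frac t2)=k$, so on $\overline I$
\[
\psi=\tfrac k2(1+\cos t),\qquad\varphi=\tfrac k{2\sqrt\rho}\sin t .
\]
Since $\Gamma'\neq0$, we have $t'\ne0$ on $\overline I$. Since $\psi'=-\frac k2\,t'\sin t\le0$ and $\sin t>0$ on $I$, we have $t'>0$. As in \eqref{eq:circle},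
\[
L=\frac{k^2}{4\sqrt\rho}\;t'\,(1+\cos t)(1+3\cos t)\quad\text{on }\overline I .
\]
For a component $(\theta_2,\theta_3)$ the equation $L(\theta_2)=0$ gives $\cos t(\theta_2)=-\frac13$. As $t$ increases, $L<0$ just after $\theta_2$, which is absurd. So $J=I_0$, with $t(0)=0$ and $t(\theta_1)=t_1$. A scaling (N2) multiplies $\kappa$ and $L$ by $\lambda\mu>0$ and preserves \eqref{eq:signs}. After scaling, $\Gamma=(\sin t,1+\cos t)$ on $[0,\theta_1]$, and
\begin{equation}\label{eq:low}
\psi\le\psi(\theta_1)=\tfrac23<2=\psi(0)\quad\text{on }[\theta_1,\pi].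
\end{equation}

\subsection*{Step 4: the convex graph}
On $[\theta_1,\pi]$ we have $L\le0$, and we claim $\varphi'<0$. At $\pi$ this is \eqref{eq:signs}. At $\theta<\pi$, if $\psi'<0$ then $4\psi\varphi'=L+\varphi\psi'<0$; if $\psi'=0$ then $\varphi'\neq0$ and $4\psi\varphi'=L\le0$. So $\varphi$ decreases from $u_1$ to $0$ on $[\theta_1,\pi]$, and by parity about $\pi$ it is a diffeomorphism of $[\theta_1,2\pi-\theta_1]$ onto $[-u_1,u_1]$ that turns the reflection in $\pi$ into $u\mapsto-u$. Hence $\psi=Y(\varphi)$ there, with $Y>0$ smooth and even, and $uY'\le4Y$ by \eqref{eq:graph}. It remains to prove $Y''\ge0$, that is, $\kappa\ge0$ on $[\theta_1,\pi]$; by continuity it suffices to treat $(\theta_1,\pi)$.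

First let $\hat\theta\in(\theta_1,\pi)$ have $L(\hat\theta)<0$, and suppose $\kappa(\hat\theta)<0$. Take for $z$ the normal $n_1$ at $(\hat\theta,0)$, so that
\[
g=\psi'(\hat\theta)\,\varphi\cos s-\varphi'(\hat\theta)\,\psi\cos2s .
\]
By \eqref{eq:hess} the Hessian at $[\hat\theta,0]$ is $\operatorname{diag}(\kappa,L)$, negative definite, so this point is a global maximum by (T2). But if $\psi'(\hat\theta)<0$, then $g([\hat\theta,\pi])-g([\hat\theta,0])=-2\psi'(\hat\theta)\varphi(\hat\theta)>0$; and if $\psi'(\hat\theta)=0$, then $g([0,0])-g([\hat\theta,0])=-\varphi'(\hat\theta)\,(\psi(0)-\psi(\hat\theta))>0$ by \eqref{eq:low}. So $\kappa\ge0$ wherever $L<0$ in $(\theta_1,\pi)$.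

Now let $L(\hat\theta)=0$ and suppose $\kappa(\hat\theta)<0$. Then $\kappa<0$ near $\hat\theta$, so $L<0$ is impossible near $\hat\theta$, and $L\equiv0$ there. By \eqref{eq:quartic}, $Y=Cu^4$ near $\varphi(\hat\theta)>0$ with $C>0$. Then $Y''>0$, and $\kappa(\hat\theta)>0$ by \eqref{eq:graph}, a contradiction. This proves \eqref{eq:Y}.

\subsection*{Step 5: the parameter}
Define $h$ on $[0,\pi]$ by $h=t$ on $[0,\theta_1]$ and $h=\pi-\arcsin\varphi$ on $[\theta_1,\pi]$, and extend it to $\mathbb R/2\pi$ by $h(-\theta)=-h(\theta)$. Then $\varphi=\sin h$. Since $t_1>\frac\pi2$, the formula $h=\pi-\arcsin\varphi$ holds on both sides of $\theta_1$. Since $\varphi$ is odd about $0$ and $\pi$, the formulas $h=\arcsin\varphi$ and $h=\pi-\arcsin\varphi$ hold on both sides of $0$ and of $\pi$, respectively. So $h$ is smooth, and $h'>0$ because $t'>0$ on $[0,\theta_1]$ and $\varphi'<0$ on $[\theta_1,\pi]$. Thus $h$ is a diffeomorphism as in (N1) with $h(\theta_1)=t_1$, and $\Gamma\circ h^{-1}$ has the form \eqref{eq:normal}. This completes the proof of Theorem~\ref{thm:class}(a).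

\section{Analyticity and the size of the opening}\label{sec:last}

\begin{proof}[Proof of Theorem~\ref{thm:class}\textup{(c)}]
Steps 1--3 of Section~\ref{sec:nec} use only (N2), (N3) and the maps $\theta\mapsto-\theta$, $\theta\mapsto\theta+\pi$, which preserve analyticity. If $\Gamma$ were real-analytic, the relation $\varphi^2+\psi^2=2\psi$, valid on $[0,\theta_1]$, would hold for all $\theta$. At $\theta=\pi$, where $\varphi=0$ and $\psi>0$, it gives $\psi(\pi)=2$, against \eqref{eq:low}.
\end{proof}

The circle $\theta=\pi$ is mapped to a round circle of radius $\psi(\pi)=\min\psi$, and the circle $\theta=0$ to one of radius $\psi(0)=\max\psi$. Part (d) says how far the point $w=0$ of the Veronese surface can be opened.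

\begin{proof}[Proof of Theorem~\ref{thm:class}\textup{(d)}]
For a curve \eqref{eq:normal}, \eqref{eq:Y} the function $\psi$ is nonincreasing on $[0,\pi]$, by the proof of (b), so the ratio is $Y(0)/2$. We have $Y'\ge0$ on $[0,u_1]$ and $Y'(u_1)=Y_0'(u_1)=\sqrt8>0$, so $0<Y(0)<Y(u_1)=\frac23$.

Conversely, we realize every value $Y(0)\in(0,\frac23)$ by damping the slope of $Y_0$. On $[0,u_1]$ put $\nu=\sqrt{1-u^2}\in[\frac13,1]$. Then $Y_0'=u/\nu\ge0$, $Y_0''=\nu^{-3}>0$, $Y_0(0)=0$, $Y_0(u_1)=\frac23$, and
\[
4Y_0-uY_0'=4(1-\nu)-\frac{1-\nu^2}\nu=\frac{(1-\nu)(3\nu-1)}\nu\ge0 .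
\]
Let $X$ be the set of smooth nondecreasing functions $\chi:[0,u_1]\to[0,1]$ that are constant near $0$, equal to $1$ near $u_1$, and satisfy $\chi(0)<1$. It is convex. For $\chi\in X$ put
\[
Y(u)=\frac23-\int_u^{u_1}\chi Y_0'=Y_0(u)+\int_u^{u_1}(1-\chi)Y_0' .
\]
Near $u_1$ we have $Y=Y_0$, and near $0$ we have $Y=Y(0)+\chi(0)Y_0$, so $Y$ extends to a smooth even function on $[-u_1,u_1]$ and \eqref{eq:normal} defines a smooth curve. Further,
\[
Y''=\chi'Y_0'+\chi Y_0''\ge0,\qquad uY'\le uY_0'\le4Y_0\le4Y,\qquad Y\ge Y(0)=\int_0^{u_1}(1-\chi)Y_0'>0,
\]
the last because $Y'\ge0$, and $\chi<1$ and $Y_0'>0$ for small $u>0$. So \eqref{eq:Y} holds. The curve is admissible, since $\psi>0$ and $\varphi'\ne0$ off the circular arc. The value $Y(0)$ depends affinely on $\chi$, so its range over $X$ is an interval. If $\chi=1$ on $[\delta,u_1]$, then $Y(0)\le Y_0(\delta)$; if $\chi=0$ on $[0,u_1-\delta]$, then $Y(0)\ge Y_0(u_1-\delta)$. As $\delta\to0$ these bounds tend to $0$ and $\frac23$, so the range is $(0,\frac23)$, and the ratio takes exactly the values in $(0,\frac13)$.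
\end{proof}

\begin{thebibliography}{9}

\bibitem{CR}
Cecil and Ryan, \emph{Tight and Taut Immersions of Manifolds}.

\bibitem{CL}
Chern and Lashof, Amer. J. Math. \textbf{79} (1957).

\bibitem{Ku}
Kuiper, \emph{On convex maps}, Nieuw Arch. Wisk. \textbf{10} (1962).

\end{thebibliography}
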